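# Dominant indices, Descartes' rule, and the sequence $e^{-k^3}$

## Dominant indices of a polynomial

Fix once and for all the number $\theta=0.455$. Let
$$q(x)=\sum_{k=m}^{N}q_kx^k,\qquad q_m\neq0,\quad q_N\ne0,$$
be a real polynomial. Attach to each coefficient the weighted size
$$B_k=\theta^{-k^2}|q_k| ,\qquad m\le k\le N,$$
and for $R>0$ put $M(R)=\max_k B_kR^k$. The index $k$ "wins at $R$" if $B_kR^k=M(R)$. Let
$$I_k=\{R>0:\ B_kR^k=M(R)\},\qquad K=\{k:\ I_k\ne\emptyset\}.$$

**Definition.** The elements of $K$ are the *dominant indices* of $q$. Two consecutive elements $i<j$ of $K$ form a *gap* $(i,j)$ of length $L=j-i$. We write $V$ for the number of gaps $(i,j)$ with $q_iq_j<0$.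

If $k\in K$, then $B_k>0$, because $M(R)>0$; so $q_k\neq 0$. The index $m$ wins for all small $R$ and $N$ wins for all large $R$, so $m,N\in K\subset[m,N]$. In logarithmic coordinates, $K$ is the set of indices $k$ for which the point $(k,\log B_k)$ lies on the upper concave hull of all these points. The weight $\theta^{-k^2}$ bends this picture upward: to stay on the hull, a middle coefficient must be larger than it would have to be without the weight.

Here is the smallest example. Let $q(x)=1+bx+x^2$. Then $B_0=1$, $B_1=|b|\theta^{-1}$, $B_2=\theta^{-4}$. The index $1$ wins at $R$ exactly when $B_1R\ge 1$ and $B_1R\ge B_2R^2$, that is, when $1/B_1\le R\le B_1/B_2$. Such an $R$ exists if and only if $B_1^2\ge B_2$, that is, $|b|\ge 1/\theta\approx 2.198$.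

* If $b=-3$, then $K=\{0,1,2\}$, both gaps have a sign change, and $V=2$. Indeed $q$ has two positive zeros.
* If $b=-2.1$, then $K=\{0,2\}$ and $V=0$, although $q$ still has two positive zeros, since $2.1^2>4$.

So in this example $V$ is a cautious count of positive zeros: when it counts them, they are there. What the set $K$ is for is the following. Suppose $q$ is obtained from another polynomial $p$ by multiplying the $k$-th coefficient by $\gamma_k>0$, where the sequence $\gamma_k$ is sufficiently log-concave. We shall prove that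
$$Z_+(p)\ \le\ V\ \le\ Z_+(q),$$
where $Z_+$ counts positive zeros with multiplicity. So $V$ is an integer, computed from $q$, that separates the two zero counts. This gives a criterion for a sequence never to increase the number of nonreal zeros of a polynomial, and the criterion covers $\gamma_k=e^{-k^3}$.

## Sequences acting on polynomials: three classes

For a sequence $\Gamma=\{\gamma_k\}_{k\ge0}$ of real numbers and a real polynomial $p=\sum a_kx^k$ put
$$\Gamma[p]=\sum\gamma_ka_kx^k .$$
Let $Z_c(P)$ be the number of nonreal zeros of $P$, and, for $P\not\equiv0$, let $Z_+(P)$ and $Z_-(P)$ be the numbers of zeros in $(0,\infty)$ and $(-\infty,0)$. All counts are with multiplicity.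

**Definition.** $\Gamma$ is a *complex zero decreasing sequence* (CZDS) if $Z_c(\Gamma[p])\le Z_c(p)$ for every real polynomial $p$.

*Example.* Let $\gamma_k=k+1$, so that $\Gamma[p]=(xp)'$. The function $xp$ vanishes at $0$ and at the positive zeros of $p$. By Rolle's theorem $(xp)'$ has at least $Z_+(p)$ positive zeros: multiple zeros drop their multiplicity by one, and there is one new zero in each interval between neighboring zeros, including the interval from $0$ to the smallest positive zero. The same holds on the negative side. The degree and the multiplicity of the zero at $0$ do not change, so the number of nonreal zeros does not increase.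

**Definition.** $\Gamma$ is a *multiplier sequence* if $\Gamma[p]$ has only real zeros whenever the real polynomial $p$ has only real zeros.

Every CZDS is a multiplier sequence: this is the case $Z_c(p)=0$. *Non-example:* a sequence starting with $1,1,2$ is not a multiplier sequence, since it sends $(1+x)^2$ to $1+2x+2x^2$, which has nonreal zeros.

**Definition.** A sequence $\Lambda=\{\lambda_k\}$ of nonzero reals is a *$\lambda$-sequence* (equivalently, a positive definite sequence) if $\Lambda[p]>0$ on $\mathbb R$ whenever $p>0$ on $\mathbb R$.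

*Example.* $\lambda_k=k!$ works, because $\sum k!\,a_kx^k=\int_0^\infty p(xt)e^{-t}\,dt$.

The following facts are known. For every integer $p\ge3$ the sequence $\{e^{-k^p}\}$ is a multiplier sequence. For $\gamma_k>0$, a necessary condition for $\{\gamma_k\}$ to be a CZDS is that $\{1/\gamma_k\}$ be a $\lambda$-sequence. For every integer $p\ge3$ the sequence $\{e^{k^p}\}$ is a $\lambda$-sequence.

So $\{e^{-k^3}\}$ passes both of these necessary tests: it is a multiplier sequence, and its reciprocal is a $\lambda$-sequence. The problem is to determine, with proof, whether $\{e^{-k^3}\}$ is a CZDS. The answer is yes.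

## A criterion in terms of $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})$

**Theorem 1.** Let $\gamma_k>0$ and
$$\gamma_k^2\ \ge\ 49\,\gamma_{k-1}\gamma_{k+1}\qquad(k\ge1).\tag{1}$$
Then $Z_+(\Gamma[p])\ge Z_+(p)$ and $Z_-(\Gamma[p])\ge Z_-(p)$ for every real polynomial $p\not\equiv0$. In particular $\Gamma$ is a CZDS. If (1) holds only for $1\le k\le n-1$, the same conclusion holds for all $p$ of degree $\le n$.

**Corollary.** The sequence $\{e^{-k^3}\}_{k\ge0}$ is a CZDS.

The corollary is immediate from the theorem: for $\gamma_k=e^{-k^3}$,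
$$\frac{\gamma_k^2}{\gamma_{k-1}\gamma_{k+1}}=e^{(k+1)^3+(k-1)^3-2k^3}=e^{6k}\ge e^6>403>49 .$$

**Reduction to positive zeros.** Since all $\gamma_k>0$, the polynomials $p$ and $\Gamma[p]$ have the same degree and the same multiplicity of the zero at $0$. A zero that is neither $0$, nor positive, nor negative is nonreal, so
$$Z_c(\Gamma[p])-Z_c(p)=-\big(Z_+(\Gamma[p])-Z_+(p)\big)-\big(Z_-(\Gamma[p])-Z_-(p)\big),$$
which is $\le0$ once the inequalities for $Z_\pm$ are known. (For $p\equiv0$ there is nothing to prove.) The substitution $p(x)\mapsto p(-x)$ commutes with $\Gamma$ and exchanges $Z_+$ and $Z_-$. So everything comes down to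
$$Z_+(\Gamma[p])\ge Z_+(p).\tag{2}$$

**Degrees one and two by hand.** In degree at most $1$, (2) is clear: signs of coefficients are preserved. Let $p=a_0+a_1x+a_2x^2$ with $a_2\neq0$; the case $a_0=0$ reduces to degree $1$. If $a_0a_2<0$, both $p$ and $\Gamma[p]$ have exactly one positive zero. If $a_0a_2>0$ and $p$ has a positive zero, then it has two, $a_1$ has the sign opposite to $a_0$, and $a_1^2\ge4a_0a_2$. Then $\gamma_1^2a_1^2\ge4\gamma_0\gamma_2a_0a_2$ as soon as $\gamma_1^2\ge\gamma_0\gamma_2$, and $\Gamma[p]$ has two positive zeros. So in degree two, log-concavity is enough, and the number that matters is the ratio $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})$.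

## Rolle's theorem for real factors, and where it stops at $k^3$

Let $D=x\frac{d}{dx}$, so that $Dx^k=kx^k$ and, for a polynomial $\phi$,
$$\phi(D)\sum p_kx^k=\sum\phi(k)p_kx^k .$$

**Lemma 2 (Rolle).** Let $\alpha\in\mathbb R$. If $P$ and $(D-\alpha)P$ are nonzero real polynomials, then $Z_+((D-\alpha)P)\ge Z_+(P)-1$.

*Proof.* On $(0,\infty)$ put $f=x^{-\alpha}P$. Then
$$f'=x^{-\alpha-1}(D-\alpha)P .$$
On $(0,\infty)$ the function $f$ has the same zeros with the same multiplicities as $P$, and $f'$ has those of $(D-\alpha)P$. If $f$ has distinct zeros $x_1<\dots<x_l$ with multiplicities $\mu_1,\dots,\mu_l$, then $f'$ has a zero of multiplicity $\mu_r-1$ at each $x_r$ and at least one further zero in each of the $l-1$ intervals $(x_r,x_{r+1})$. The total is at least $\sum\mu_r-1$. If $P$ has no positive zeros, the claim is trivial. $\square$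

In good cases the lost zero can be recovered. Let $\deg P\le N$ and let $c>N$. For $\alpha=c$ the function $x^{-c}P$ tends to $0$ at $+\infty$, so $f'$ has one more zero to the right of the largest positive zero of $P$. For $\alpha=-c$ the function $x^{c}P$ tends to $0$ at $0^+$, so there is one more zero to the left of the smallest positive zero. Hence $c-D$ and $c+D$ do not decrease $Z_+$ on polynomials of degree $\le N$, nor $Z_-$, by $x\mapsto-x$. They preserve the degree and the multiplicity at $0$, because $c\pm k>0$ for $0\le k\le N$. So they do not increase $Z_c$.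

This suggests a first approach: write the multiplier as a limit of products of such factors. It proves that $\{e^{-k^2}\}$ is a CZDS. For $p$ of degree $N$ and $n>N^2$, write $1-\frac{k^2}{n}=\big(1-\frac{k}{\sqrt n}\big)\big(1+\frac{k}{\sqrt n}\big)$. Applying these factors $n$ times does not increase $Z_c$, and $(1-k^2/n)^n\to e^{-k^2}$ for $k\le N$. The degree stays $N$ in the limit. By Hurwitz's theorem, applied in small disks around the nonreal zeros of the limit that do not meet the real axis, the limit has at most as many nonreal zeros as the approximants.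

Now try $e^{-k^3}=\lim(1-k^3/n)^n$. With $c=n^{1/3}$,
$$1-\frac{k^3}{c^3}=\Big(1-\frac kc\Big)\Big(1+\frac kc+\frac{k^2}{c^2}\Big).$$
The first factor is harmless. The second corresponds to the operator $D^2+cD+c^2$, which has no real linear factors: its discriminant is $-3c^2$. Lemma 2 needs a real $\alpha$, because the proof applies Rolle's theorem to the real function $x^{-\alpha}P$. For this quadratic factor the argument gives nothing, and this is where the approach stops.

(Note that $e^{-k^2}$ has constant ratio $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})=e^2<49$. So (1) is sufficient for a CZDS but not necessary.)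

## Descartes' rule along the dominant indices

The way around is to use Lemma 2 on $p$, not to build $\Gamma$ out of real factors. Recall how Lemma 2 proves Descartes' rule. If the coefficients of $p$ have $v$ sign changes, choose $\psi$ of degree $v$ with one noninteger root between the indices of each sign change. With the right choice of sign of $\psi$, all nonzero coefficients of $\psi(D)p$ are positive, so $\psi(D)p$ has no positive zeros, and $v$ applications of Lemma 2 give $Z_+(p)\le v$.

It would be pleasant to have $v\le Z_+(\Gamma[p])$ as well, but this is false. Take $\gamma_k=e^{-k^3}$ and $p=1-\varepsilon x+x^2$ with $\varepsilon=0.01$. Here $v=2$. Replacing $x$ by $e^4x$ in $\Gamma[p]=1-\varepsilon e^{-1}x+e^{-8}x^2$ gives $1-\varepsilon e^3x+x^2$, and $\varepsilon e^3\approx0.2<2$, so $\Gamma[p]$ has no positive zeros. Of course $p$ has none either: the middle coefficient is so small that its sign is irrelevant. Descartes' rule counts it anyway.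

The remedy is to count sign changes only along the set $K$ of dominant indices of $q=\Gamma[p]$. In the example, $1\in K$ if and only if $\varepsilon e^3\ge1/\theta$. For $\varepsilon=0.01$ we get $K=\{0,2\}$ and $V=0$. Two things must be proved:

* *Dominance forces zeros:* $V\le Z_+(q)$. The weight $\theta^{-k^2}$ guarantees this.
* *Robust Descartes' rule:* $Z_+(p)\le V$. The coefficients $a_k$ with $k\notin K$ have unknown signs. They are, however, small, since non-dominance of $q_k$, divided by the strongly log-concave $\gamma_k$, makes $a_k$ very small compared with its neighbors in $K$. We apply $\psi(D)$ with roots only in the sign-change gaps of $K$, and must check that the small coefficients remain small after multiplication by $\psi(k)$, however many factors $\psi$ has.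

## Proof of Theorem 1

Fix $p=\sum_{k=m}^Na_kx^k$ with $a_m,a_N\neq0$, and let $q=\Gamma[p]=\sum q_kx^k$ with $q_k=\gamma_ka_k$. Let $B_k,M,I_k,K,V$ be as in the first section, formed for $q$. Since $\gamma_k>0$, $V$ is also the number of gaps with $a_ia_j<0$. Put
$$\sigma=\frac{1}{7\theta}=\frac1{3.185},\qquad \sigma^2<\frac1{10}.$$
We use the numerical bound
$$2\sum_{d\ge1}\theta^{d^2}<2\,(0.455+0.0429+0.00084+0.00001)<1,\tag{3}$$
where $\theta^4<0.0429$, $\theta^9<0.00084$, and all terms with $d\ge4$ together are less than $0.00001$, because $\theta^{16}<3.5\cdot10^{-6}$ and the next terms are far smaller.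

For a gap $(i,j)$ of length $L$ and an index $i<k<j$ we always write
$$u=k-i,\quad v=j-k,\quad L=u+v,\quad s=\frac uL,\qquad\text{so } k=(1-s)i+sj .$$
A weighted average of squares minus the square of the average is a variance, so
$$(1-s)i^2+sj^2-k^2=(1-s)u^2+sv^2=\frac{vu^2+uv^2}{L}=uv.\tag{4}$$

**Step 1: the sets $I_k$ are ordered.** The purpose is to be able to place points on the line in the order of the indices. Let $k'<k$ be in $K$, let $R\in I_k$ and $R'>R$. Then
$$B_kR'^k=B_kR^k\Big(\frac{R'}R\Big)^k\ge B_{k'}R^{k'}\Big(\frac{R'}R\Big)^k>B_{k'}R^{k'}\Big(\frac{R'}R\Big)^{k'}=B_{k'}R'^{k'},$$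
using $B_{k'}>0$. So $R'\notin I_{k'}$. Hence every element of $I_{k'}$ is $\le$ every element of $I_k$.

**Step 2: each non-dominant $q_k$ is controlled by the two ends of its gap.** Let $(i,j)$ be a gap. We first show that $i$ and $j$ win simultaneously at some $R$. The sets $\bigcup_{k\in K,\,k\le i}I_k$ and $\bigcup_{k\in K,\,k\ge j}I_k$ are nonempty, are closed in $(0,\infty)$ (each $I_k$ is the set where two continuous functions agree, and the unions are finite), and cover $(0,\infty)$, since some index wins at every $R$ and no element of $K$ lies strictly between $i$ and $j$. As $(0,\infty)$ is connected, they share a point $R\in I_k\cap I_{k'}$ with $k\le i<j\le k'$.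

If $k<i$, take any $S\in I_i$. Step 1 for $k<i$ gives $R\le S$, and Step 1 for $i<k'$ gives $S\le R$. So $R=S\in I_i$. In the same way, if $k'>j$, take $S\in I_j$: Step 1 for $j<k'$ gives $S\le R$, and for $k<j$ it gives $R\le S$, so $R\in I_j$. In all cases
$$B_iR^i=B_jR^j=M(R).$$
Now let $i<k<j$. Then $B_kR^k\le M(R)=(B_iR^i)^{1-s}(B_jR^j)^s$, and the powers of $R$ cancel because $k=(1-s)i+sj$. So $B_k\le B_i^{1-s}B_j^s$. Inserting $B_k=\theta^{-k^2}|q_k|$ and using (4),
$$|q_k|\le\theta^{-uv}\,|q_i|^{1-s}|q_j|^s .\tag{5}$$

**Step 3: dominance forces zeros, $Z_+(q)\ge V$.** The purpose is to find points where $q$ has the sign of $q_k$. For each $k\in K$ choose $R_k\in I_k$ and put $r_k=\theta^{-2k}R_k$. For every $j$ we have $B_jR_k^j\le B_kR_k^k$ and $|q_j|=\theta^{j^2}B_j$, so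
$$|q_j|r_k^j=B_jR_k^j\,\theta^{j^2-2kj}\le B_kR_k^k\,\theta^{(j-k)^2-k^2}.$$
For $j=k$ the relation is an equality: $|q_k|r_k^k=B_kR_k^k\theta^{-k^2}$. Therefore
$$|q_j|r_k^j\le\theta^{(j-k)^2}|q_k|r_k^k .$$
Summing over $j\ne k$ and using (3), the terms other than the $k$-th add up in absolute value to less than $|q_k|r_k^k$. So $q(r_k)$ has the sign of $q_k$.

If $k'<k$ are in $K$, then $R_{k'}\le R_k$ by Step 1, and $\theta^{-2k'}<\theta^{-2k}$ because $\theta<1$; so $r_{k'}<r_k$. For each gap $(i,j)$ with $q_iq_j<0$, the polynomial $q$ changes sign between $r_i$ and $r_j$. The intervals $(r_i,r_j)$ for different gaps are disjoint. Hence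
$$Z_+(q)\ge V.\tag{6}$$

**Step 4: the coefficients $a_k$ outside $K$ are very small.** Here (1) enters, and only here. Let $f(k)=\log\gamma_k+(\log7)k^2$. Its second difference is
$$f(k+1)-2f(k)+f(k-1)=2\log7-\log\frac{\gamma_k^2}{\gamma_{k-1}\gamma_{k+1}}\le0\qquad(1\le k\le N-1).$$
So the increments of $f$ are nonincreasing, and for $i<k<j$ the average of the first $u$ increments after $i$ is at least the average of all $L$ of them: $\frac{f(k)-f(i)}u\ge\frac{f(j)-f(i)}L$. That is, $f(k)\ge(1-s)f(i)+sf(j)$. With (4),
$$\gamma_k\ge7^{uv}\gamma_i^{1-s}\gamma_j^s .$$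
Divide (5) by this. Since $a_k=q_k/\gamma_k$ and $\theta^{-uv}7^{-uv}=\sigma^{uv}$, for $i<k<j$ in a gap
$$|a_k|\le\sigma^{uv}|a_i|^{1-s}|a_j|^s.\tag{7}$$
The factor $\theta^{-uv}>1$ was the price of Step 3; the factor $7^{-uv}$ more than pays for it.

**Step 5: the auxiliary polynomial $\psi$.** The purpose is to make all coefficients along $K$ positive. Let $G$ be the set of the $V$ gaps with $a_ia_j<0$, and let
$$\psi(x)=\pm\prod_{(i,j)\in G}\Big(x-\frac{i+j}2\Big).$$
Each root lies strictly inside a gap, so $\psi(k)\ne0$ for $k\in K$. Between consecutive $i,j\in K$ there is exactly one root of $\psi$ if $(i,j)\in G$, and none otherwise. So $\psi$ changes sign from $i$ to $j$ exactly when $a$ does. With the right choice of the sign $\pm$,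
$$c_k:=\psi(k)a_k\ \text{ satisfies }\ c_k>0\quad\text{for all }k\in K .$$

**Step 6: $\psi$ does not amplify the coefficients inside a gap too much.** We compare $\psi(k)$ with the geometric interpolation of its values at the ends of the gap, by a bound that depends only on $u$ and $v$ and not on the number of factors of $\psi$. Use $(2n-1)!!=1\cdot3\cdots(2n-1)$ and $(-1)!!=1$.

**Claim.** For a gap $(i,j)$ with $L\ge2$ and $i<k<j$,
$$|\psi(k)|\le\rho_{L,u}\,|\psi(i)|^{1-s}|\psi(j)|^s,\qquad \rho_{L,u}=\frac{(2L-1)!!}{(2u-1)!!\,(2v-1)!!}.\tag{8}$$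

To see what is going on, take $L=2$, $u=v=1$, and imagine roots of $\psi$ at $j+\frac12,j+\frac32,\dots,j+T-\frac12$. They contribute to $|\psi(k)|/\sqrt{|\psi(i)\psi(j)|}$ the product
$$\prod_{t=1}^T\frac{t+\frac12}{\sqrt{(t-\frac12)(t+\frac32)}}=\sqrt{\frac{T+\frac12}{\frac12}\cdot\frac{\frac32}{T+\frac32}},$$
which telescopes and stays below $\sqrt3$. Roots on the left give another $\sqrt3$, in total $3=\rho_{2,1}$. The general proof says that this is the worst position of the roots, and computes the product for all $u,v$.

*Proof of the claim.* We split the roots of $\psi$ into the root inside $(i,j)$ (if any), those to the right of $j$, and those to the left of $i$.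

*The root inside.* If $(i,j)\in G$, the factor of $\psi$ from this gap has absolute value $|u-\frac L2|\le\frac L2$ at $k$, and $\frac L2$ at both $i$ and $j$. Since $\frac L2=(\frac L2)^{1-s}(\frac L2)^s$, it contributes a ratio $\le1$.

*The roots to the right.* Let $\alpha_1<\alpha_2<\dots<\alpha_n$ be the roots to the right of $j$. They are midpoints of distinct gaps $(i_t,j_t)$ with $i_1\ge j$ and $i_{t+1}\ge j_t\ge i_t+1$. So $i_t\ge j+t-1$ and
$$\alpha_t\ge i_t+\tfrac12\ge j+t-\tfrac12 .$$
For $\alpha>j$ let
$$F(\alpha)=\frac{\alpha-k}{(\alpha-i)^{1-s}(\alpha-j)^s},$$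
the contribution of a root at $\alpha$. Since $\alpha-k=(1-s)(\alpha-i)+s(\alpha-j)$, weighted AM–GM gives $F\ge1$. Moreover
$$(\log F)'(\alpha)=\frac1{\alpha-k}-\frac{1-s}{\alpha-i}-\frac s{\alpha-j}\le0,$$
by convexity of $y\mapsto\frac1{\alpha-y}$ on $y<\alpha$. So $F$ is nonincreasing, and moving each root left to $j+t-\frac12$ can only increase the product. Since $F\ge1$, adding further roots can only increase it too. Thus for every $T\ge n$
$$\prod_{t=1}^nF(\alpha_t)\le\prod_{t=1}^TF\big(j+t-\tfrac12\big)=\prod_{t=1}^{T}\frac{t-\frac12+v}{(t-\frac12+L)^{1-s}(t-\frac12)^s}.$$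
For an integer $c\ge0$,
$$\prod_{t=1}^T\big(t-\tfrac12+c\big)=2^{-T}\,\frac{(2T+2c-1)!!}{(2c-1)!!}.$$
The powers of $2$ cancel, and the right-hand product equals
$$\frac{\big((2L-1)!!\big)^{1-s}}{(2v-1)!!}\cdot\frac{(2T+2v-1)!!}{\big((2T+2L-1)!!\big)^{1-s}\big((2T-1)!!\big)^s}.$$
Divide numerator and denominator of the last fraction by $(2T-1)!!$. It becomes
$$\frac{\prod_{l=1}^{v}(2T+2l-1)}{\Big(\prod_{l=1}^{L}(2T+2l-1)\Big)^{1-s}},$$
which behaves like $(2T)^{v}/(2T)^{L(1-s)}$ as $T\to\infty$. As $L(1-s)=L-u=v$, it tends to $1$. So the roots to the right contribute at most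
$$\frac{\big((2L-1)!!\big)^{1-s}}{(2v-1)!!}.$$

*The roots to the left.* Reflect $x\mapsto-x$. This exchanges the two ends of the gap, so $u\leftrightarrow v$ and $s\leftrightarrow1-s$, and the roots to the left contribute at most $\big((2L-1)!!\big)^{s}/(2u-1)!!$.

Multiplying the three contributions gives (8). $\square$

**Step 7: the coefficients inside one gap, after applying $\psi(D)$.** Let
$$w_u=\rho_{L,u}\,\sigma^{u(L-u)},\qquad S_L=\sum_{u=1}^{L-1}w_u .$$
Clearly $w_u=w_{L-u}$. By (7), (8) and weighted AM–GM, for $x>0$ and $k=i+u$ inside a gap,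
$$|c_k|x^k\le w_u\,(c_ix^i)^{1-s}(c_jx^j)^s\le w_u\Big(\big(1-\tfrac uL\big)c_ix^i+\tfrac uL\,c_jx^j\Big).$$
By the symmetry of $w_u$, $\sum_uw_u\frac uL=\sum_uw_u\big(1-\frac uL\big)$. The two sums add up to $S_L$, so each equals $\frac12S_L$. Hence
$$\sum_{i<k<j}|c_k|x^k\le\tfrac12S_L\,(c_ix^i+c_jx^j).\tag{9}$$

**Step 8: $S_L<1$ for all $L\ge2$.** We need this in order to beat the factor in (9). With $v=L-u$,
$$\rho_{L,u}=\prod_{t=1}^u\frac{2v+2t-1}{2t-1}=\prod_{t=1}^u\Big(1+\frac{2v}{2t-1}\Big)\le(2v+1)^u,\qquad\text{so}\qquad w_u\le\big[(2v+1)\sigma^v\big]^u.$$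
The quantity $(2v+1)\sigma^v$ is $5\sigma^2<0.5$ for $v=2$, and $7\sigma^3<7\cdot10^{-3/2}<0.222$ for $v=3$. It decreases for $v\ge2$, because passing from $v$ to $v+1$ multiplies it by $\frac{2v+3}{2v+1}\sigma\le\frac75\sigma<1$. Now:

* $L=2$: $\rho_{2,1}=3$, so $S_2=3\sigma=3/3.185<1$.
* $L=3$: $\rho_{3,1}=\rho_{3,2}=5$ and $u(L-u)=2$, so $S_3=10\sigma^2<1$.
* $L=4$: $w_1=w_3\le0.222$ (from $v=3$) and $w_2\le(0.5)^2$, so $S_4\le2(0.222)+0.25<1$.
* $L\ge5$: by symmetry each $w_u$ equals one with $u\le v$. Then $v\ge L/2$, so $v\ge3$ and $w_u\le0.222^u$. Each value of $\min(u,v)$ occurs at most twice, so $S_L\le2\sum_{u\ge1}0.222^u<0.58<1$.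

**Step 9: $\psi(D)p$ has no positive zeros.** Every index in $[m,N]\setminus K$ lies in exactly one gap, and each $k\in K$ is an endpoint of at most two gaps. So in the sum of (9) over all gaps of length $\ge2$, each term $c_kx^k$ with $k\in K$ receives a total weight of at most $2\cdot\frac12\max_LS_L$. If there is a gap of length at least $2$, then for every $x>0$
$$\sum_{k\notin K}|c_k|x^k\le\Big(\max_{2\le L\le N-m}S_L\Big)\sum_{k\in K}c_kx^k<\sum_{k\in K}c_kx^k .$$
If there is no such gap, the left side is $0$ and the strict inequality is clear. Therefore $\sum_kc_kx^k>0$ for all $x>0$.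

**Step 10: counting.** We have $\sum c_kx^k=\sum\psi(k)a_kx^k=\psi(D)p$. Up to sign, this is the result of applying $V$ operators $D-\alpha$, with $\alpha$ running over the roots of $\psi$, one after another to $p$. No intermediate polynomial vanishes identically: its coefficient at an index $k\in K$ is $a_k\ne0$ times nonzero numbers $k-\alpha$. So Lemma 2 applies $V$ times, and with Step 9
$$0=Z_+(\psi(D)p)\ge Z_+(p)-V .$$
Together with (6), $Z_+(p)\le V\le Z_+(q)$. This is (2). The proof used (1) only for $1\le k\le N-1$, where $N=\deg p$, which gives the finite version. Theorem 1 and the Corollary are proved. $\blacksquare$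

## Why $7$ and why $0.455$

The number $\theta$ is pulled in two directions. Step 3 needs $2\sum_{d\ge1}\theta^{d^2}<1$. This fails already at $\theta=0.456$, where $0.456+0.456^4+0.456^9>0.5$. Step 8 needs $\sigma$ small. If $49$ is replaced by $\kappa^2$, then $\sigma=1/(\kappa\theta)$, and the cases $L=2,3$ ask for $3\sigma<1$ and $10\sigma^2<1$. The second condition is the stronger one and reads $\theta>\sqrt{10}/\kappa$. For $\kappa=7$ this is $\theta>0.4517\ldots$. So with $\kappa=7$ there is a narrow window for $\theta$, and $0.455$ lies in it.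

## Other exponents, the family $e^{-ak^3}$, and a lower bound for the constant

**Other exponents.** Let $p\ge2$ be real with $2^p\ge2+\log49$; for instance, every real $p\ge2.6$ qualifies. Then $\{e^{-k^p}\}$ is a CZDS. Indeed, for $\gamma_k=e^{-k^p}$ the second difference of $x^p$ can be written as an integral:
$$\log\frac{\gamma_k^2}{\gamma_{k-1}\gamma_{k+1}}=(k+1)^p+(k-1)^p-2k^p=\int_{-1}^1(1-|t|)\,p(p-1)(k+t)^{p-2}\,dt .$$
Since $p\ge2$, this is nondecreasing in $k$. At $k=1$ it equals $2^p-2\ge\log49$. So (1) holds. In particular this covers all integers $p\ge3$.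

**The family $e^{-ak^3}$.** Here $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})=e^{6ak}$, so $\{e^{-ak^3}\}$ is a CZDS for every $a\ge\frac16\log49$ (about $0.649$). Some lower bound on $a>0$ is necessary. Put $t=e^{6a}$. The polynomial $\Gamma[(1+x)^3]=1+3e^{-a}x+3e^{-8a}x^2+e^{-27a}x^3$ becomes, after replacing $x$ by $e^ax$,
$$1+3x+3t^{-1}x^2+t^{-4}x^3 .$$
The discriminant $B^2C^2-4AC^3-4B^3E-27A^2E^2+18ABCE$ of $Ax^3+Bx^2+Cx+E$ is here
$$81t^{-2}-108t^{-4}-108t^{-3}-27t^{-8}+162t^{-5}=27t^{-8}\big(3t^6-4t^5-4t^4+6t^3-1\big)=27t^{-8}(t-1)^2g(t),$$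
with $g(t)=3t^4+2t^3-3t^2-2t-1$, as one checks by multiplying out. Now $g''(t)=36t^2+12t-6>0$ on $[1,\infty)$, so $g$ is convex there. Also $g(1)=-1$ and $g(1.05)\approx-0.446<0$, so $g<0$ on $[1,1.05]$. The discriminant is therefore negative for $1<t\le1.05$, and the cubic has nonreal zeros. So for $0<a\le\frac16\log1.05$ the sequence is not even a multiplier sequence.

**A lower bound for the constant in (1).** The constant $49$ cannot be replaced by any $C<4$, even to conclude only that $\Gamma$ is a multiplier sequence. Let $0<C<4$ and choose $m\ge1$ with $C\big(\frac{m+1}m\big)^2<4$. For $R\ge C$ let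
$$\gamma_{m-1}=\gamma_m=1,\qquad\gamma_{m+1}=\frac1C,$$
and define the other $\gamma_k>0$ by $\gamma_k^2/(\gamma_{k-1}\gamma_{k+1})=R$ for all $k\ge1$, $k\ne m$. At $k=m$ the ratio is $C$, so all ratios are at least $C$. Explicitly,
$$\frac{\gamma_{k+1}}{\gamma_k}=\frac1C\,R^{-(k-m)}\quad(k\ge m),\qquad\frac{\gamma_{k-1}}{\gamma_k}=R^{-(m-k)}\quad(1\le k\le m),$$
so $\gamma_k\to0$ as $R\to\infty$ for each fixed $k\notin\{m-1,m,m+1\}$. With $b_k=\binom{2m}k$,
$$\Gamma[(1+x)^{2m}]\ \to\ x^{m-1}\big(b_{m-1}+b_mx+C^{-1}b_{m+1}x^2\big)$$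
coefficientwise. Since $b_m/b_{m-1}=b_m/b_{m+1}=\frac{m+1}m$,
$$\frac{C\,b_m^2}{b_{m-1}b_{m+1}}=C\Big(\frac{m+1}m\Big)^2<4,$$
which says that the discriminant $b_m^2-4C^{-1}b_{m-1}b_{m+1}$ of the quadratic is negative. So the limit has nonreal zeros. By Hurwitz's theorem $\Gamma[(1+x)^{2m}]$ has nonreal zeros for large $R$, although $(1+x)^{2m}$ has only real zeros.

Consequently the best constant $C_0$ in the implication
$$\gamma_k^2\ge C_0\,\gamma_{k-1}\gamma_{k+1}\ \text{ for all }k\ge1\quad\Longrightarrow\quad\Gamma\text{ is a CZDS}$$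
(for positive sequences) satisfies $4\le C_0\le49$. These arguments do not determine its exact value.
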